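# Two directed X-rays of a convex body that misses the line through their sources

## Two directions and a pair of ellipses

Cut a convex body in the plane by all horizontal lines and record the lengths of the chords. Then do the same with all vertical lines. Do these two lists of lengths determine the body? They do not, and the example is short. For $r>0$ let
$$E_r=\{x^2+xy+y^2\le r^2\},\qquad E_r'=\{x^2-xy+y^2\le r^2\}.$$

**Proposition 1.** The ellipses $E_r$ and $E_r'$ are distinct, and every horizontal and every vertical line meets them in chords of equal length.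

**Proof.** The point $(r,r)$ satisfies $x^2-xy+y^2=r^2$ and $x^2+xy+y^2=3r^2$. So it lies in $E'_r$ and not in $E_r$, and the ellipses are distinct. On the line with first coordinate $x$, the equation $y^2\pm xy+x^2-r^2=0$ has discriminant $x^2-4(x^2-r^2)=4r^2-3x^2$. Both vertical chords therefore have length $2\sqrt{r^2-\frac34x^2}$ where this is real, and both are empty otherwise. The equations are symmetric in $x$ and $y$, so both horizontal chords have length $2\sqrt{r^2-\frac34y^2}$, where real. $\square$

Let us see why this works. The ellipse $E_r'$ is the mirror image of $E_r$ in the $y$-axis. The reflection $(x,y)\mapsto(-x,y)$ maps each horizontal line to itself isometrically, so the horizontal chords agree for free. It exchanges the vertical lines at $x$ and at $-x$, so the vertical chords agree as soon as their length is an even function of $x$. The midpoint of the vertical chord of $E_r$ at $x$ has height $-x/2$, which is not even in $x$. This makes the two bodies different, and chord lengths do not see midpoints.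

Now view the two directions as two points at infinity, from which we look at the body along parallel lines. What changes if one of these points, or both, moves into the finite plane?

## X-rays at finite points, and two questions

We work in the projective plane $\mathbb P^2$: the Euclidean plane $\mathbb E^2=\mathbb R^2$ with coordinates $(x,y)$, together with the line at infinity. Each point at infinity corresponds to a direction in $\mathbb E^2$. A *convex body* in $\mathbb P^2$ is a compact convex set with nonempty interior in $\mathbb E^2$.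

**Definition (directed X-ray).** For a finite point $p$ and a convex body $K$, the directed X-ray of $K$ at $p$ is
$$X_pK(\theta)=\int_0^\infty 1_K(p+t\theta)\,dt,\qquad \theta\in S^1 .$$
For a point $p$ at infinity with direction $\theta$, the directed X-ray of $K$ at $p$ is the parallel X-ray
$$X_\theta K(x)=\int_{-\infty}^\infty 1_K(x+t\theta)\,dt,\qquad x\in\theta^\perp .$$

*Example.* Let $K$ be the closed unit disc centered at the origin and $p=(0,2)$. The line through $p$ in direction $\theta=(\sin\varphi,-\cos\varphi)$ has distance $2|\sin\varphi|$ from the origin. Hence $X_pK(\theta)=2\sqrt{1-4\sin^2\varphi}$ if $|\sin\varphi|\le\frac12$ and $\cos\varphi>0$, and $X_pK(\theta)=0$ otherwise. The word *directed* matters: the ray pointing away from the disc gives $0$, although it lies on the same line.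

**Definition (determined).** A convex body $K$ is determined by its directed X-rays at $p_1$ and $p_2$ if every convex body $K'$ with the same directed X-rays as $K$ at $p_1$ and at $p_2$ satisfies $K'=K$.

Proposition 1 says that $E_r$ is not determined by its X-rays at the points at infinity of directions $(1,0)$ and $(0,1)$. In the positive direction there is the following known result, which the source of the problem numbers as Theorem 5.4.3: *let $K$ be a convex body in $\mathbb P^2$ and let $p_1,p_2$ be points in $\mathbb P^2$ such that the line joining them intersects $K$; then $K$ is determined by its directed X-rays at $p_1$ and $p_2$.* In Proposition 1 the line joining the two points is the line at infinity, which never meets $K$, so there is no conflict. Two questions remain, in which the line joining the points is assumed to miss $K$.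

* (a) If $p_1\ne p_2$ are finite and the line joining them misses $K$, is $K$ always determined?
* (b) If $p_1$ is finite, $p_2$ is at infinity, and the line joining them misses $K$, is $K$ always determined?

Both answers are no. We shall prove three theorems.

**Theorem A.** For all small $\varepsilon>0$ there are convex bodies $L\ne L'$ in $\{x+y<1/\varepsilon\}$ with the same directed X-rays at $p_1=(0,1/\varepsilon)$ and $p_2=(1/\varepsilon,0)$.

**Theorem B.** For $0<r\le\frac14$ let
$$K_r=\Bigl\{(x,y):y>0,\ \bigl(y-2-\tfrac xy\bigr)^2+\bigl(\tfrac xy\bigr)^2\le r^2\Bigr\}.$$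
This is a convex body. It differs from its mirror image $K_r'$ in the $y$-axis, but it has the same directed X-rays as $K_r'$ at $p_1=(0,0)$ and at the point at infinity $p_2$ of direction $(1,0)$. The line $p_1p_2=\{y=0\}$ misses $K_r$.

**Theorem C.** Let $p_1\ne p_2$ be points of $\mathbb P^2$, finite or infinite, and let $z\in\mathbb E^2$ lie off the line $p_1p_2$. Then every neighborhood of $z$ contains two distinct convex bodies with the same directed X-rays at $p_1$ and $p_2$.

Theorem A refutes (a): its line $x+y=1/\varepsilon$ misses $L$ and $L'$. Theorem B refutes (b).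

## Segments go to segments

One elementary fact is used twice. Let $s$ be a real affine function on $\mathbb R^2$, let $N:\mathbb R^2\to\mathbb R^2$ be affine, and put $G=N/s$ on $\{s>0\}$. For $a,b$ in this half plane and $0\le t\le1$,
$$G((1-t)a+tb)=\frac{(1-t)s(a)\,G(a)+t\,s(b)\,G(b)}{(1-t)s(a)+t\,s(b)} .$$
The right side is a convex combination of $G(a)$ and $G(b)$. The weight of $G(b)$ runs continuously from $0$ to $1$. So $G$ maps the segment $[a,b]$ onto the segment $[G(a),G(b)]$, and it maps convex sets to convex sets.

## One finite source: the reflection survives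

Let $p_1=(0,0)$ and let $p_2$ be the point at infinity of direction $(1,0)$. The reflection in the $y$-axis still maps each horizontal line to itself, and it fixes $p_1$. It exchanges the rays from the origin on which $x/y=X$ and $x/y=-X$. So we copy the ellipse: describe a body in $\{y>0\}$ by its lowest and highest points $y_1(X)\le y_2(X)$ on the ray $x=Xy$, with $y_2-y_1$ even in $X$ and the midpoint not even. The choice of midpoint $2+X$ and half-height $\sqrt{r^2-X^2}$ gives exactly $K_r$. Only convexity needs work, since it is no longer visible in the coordinates $(X,y)$.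

**Proof of Theorem B.** Put $X=x/y$ on $\{y>0\}$. In the coordinates $(X,y)$ the set $K_r$ is $\{|X|\le r,\ y_1(X)\le y\le y_2(X)\}$ with
$$y_1=2+X-d,\qquad y_2=2+X+d,\qquad d=\sqrt{r^2-X^2}.$$
Since $X\ge-r$ and $d\le r$, we have $y_1\ge2-2r>0$. So $K_r$ is compact with nonempty interior, and it misses $\{y=0\}$.

**Convexity.** The map $(x,y)\mapsto(X,Y)=(x/y,1/y)$ of $\{y>0\}$ onto $\{Y>0\}$ and its inverse $(X,Y)\mapsto(X/Y,1/Y)$ have the form $N/s$ above, so both map segments to segments. Hence $K_r$ is convex if and only if
$$\{|X|\le r,\ 1/y_2(X)\le Y\le1/y_1(X)\}$$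
is convex. This holds if $1/y_2$ is convex and $1/y_1$ is concave. On $|X|<r$ we have $d'=-X/d$ and $d''=-r^2/d^3<0$.

For $y_2$: since $y_2''=d''<0$,
$$(1/y_2)''=\frac{2y_2'^2}{y_2^3}-\frac{y_2''}{y_2^2}>0 .$$
For $y_1$ we have $y_1'=1+X/d$, $y_1''=r^2/d^3$ and $(1/y_1)''=(2y_1'^2-y_1y_1'')/y_1^3$. Now
$$2d^2y_1'^2=2(d+X)^2\le4(d^2+X^2)=4r^2<(2-2r)r\le y_1\frac{r^2}{d}=d^2y_1y_1'' .$$
The strict inequality says $4r<2-2r$, that is $r<\frac13$. The last inequality uses $y_1\ge2-2r$ and $d\le r$. Hence $(1/y_1)''<0$. By continuity, convexity of $1/y_2$ and concavity of $1/y_1$ extend to $[-r,r]$, and $K_r$ is a convex body.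

**X-rays.** The parallel X-rays in direction $(1,0)$ agree, because $K_r'$ arises from $K_r$ by reflecting each horizontal line in itself. A point of the ray $x/y=X$ at height $y$ is $(Xy,y)$, so this ray meets $K_r$ in a segment of length
$$\sqrt{1+X^2}\,(y_2-y_1)=2\sqrt{1+X^2}\sqrt{r^2-X^2}\qquad(|X|\le r),$$
and in length $0$ if $|X|>r$. Rays from the origin that do not enter $\{y>0\}$ give $0$. The length is even in $X$, so the directed X-rays of $K_r$ and $K'_r$ at the origin agree.

**Distinctness.** At $X=r$ we have $d=0$, so the only point of $K_r$ with $X=r$ has $y=2+r$. The only point of $K_r$ with $X=-r$ has $y=2-r$, so the only point of $K'_r$ with $X=r$ has $y=2-r$. Thus $K_r\ne K_r'$. $\square$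

## Two finite sources: the reflection is lost, a weight appears

A sensible first attempt for (a) is a third reflection. It would have to fix both $p_1$ and $p_2$. But the only isometry other than the identity that fixes two distinct finite points is the reflection in the line through them, and it moves the body to the other side of that line, where the directed X-rays are different. The mechanism used so far is gone.

We keep one part of it, the straightening of pencils. A projective map sends the lines through $p_1$ to vertical lines and the lines through $p_2$ to horizontal lines. The price is that length along rays becomes a weighted length.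

For $\varepsilon>0$ put $s=1+\varepsilon(u+v)$ and
$$G(u,v)=\tfrac1s(u,v)\quad\text{on }\{s>0\},\qquad w(u,v)=\frac1{(1+\varepsilon(u+v))^2} .$$

**Lemma 2.** Let $p_1=(0,1/\varepsilon)$ and $p_2=(1/\varepsilon,0)$. If $K,K'\subset\{s>0\}$ are distinct convex bodies with
$$\int1_Kw\,dv=\int1_{K'}w\,dv\ \text{ for all }u,\qquad\int1_Kw\,du=\int1_{K'}w\,du\ \text{ for all }v,\tag{1}$$
then $L=G(K)$ and $L'=G(K')$ are distinct convex bodies in $\{x+y<1/\varepsilon\}$ with the same directed X-rays at $p_1$ and $p_2$.

**Proof.** If $(x,y)=G(u,v)$, then $1-\varepsilon(x+y)=1-\varepsilon(u+v)/s=1/s>0$. So $G$ is a bijection of $\{s>0\}$ onto $\{x+y<1/\varepsilon\}$ with inverse $(x,y)\mapsto(x,y)/(1-\varepsilon(x+y))$. It has the form $N/s$, so it maps convex bodies in $\{s>0\}$ to convex bodies. Next,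
$$G(u,v)-p_1=\tfrac1s\bigl(u,\,v-\tfrac s\varepsilon\bigr)=\tfrac1sD(u),\qquad D(u)=\bigl(u,-(\tfrac1\varepsilon+u)\bigr),$$
because $v-s/\varepsilon=-1/\varepsilon-u$. For fixed $u$, as $v$ runs over $\{s>0\}$, the factor $1/s$ runs over $(0,\infty)$. So the vertical line becomes the open ray from $p_1$ in direction $D(u)$. The distance from $p_1$ is $t=|D(u)|/s$, so $|dt|=\varepsilon|D(u)|s^{-2}dv$.

A ray from $p_1$ in direction $(a,b)$ enters $\{x+y<1/\varepsilon\}$ exactly when $a+b<0$, and otherwise it misses this half plane. The coordinates of $D(u)$ add up to $-1/\varepsilon$, so the directions with $a+b<0$ are exactly the positive multiples of the $D(u)$, $u\in\mathbb R$. Hence $X_{p_1}(GK)$ vanishes in all other directions, and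
$$X_{p_1}(GK)\bigl(D(u)/|D(u)|\bigr)=\varepsilon|D(u)|\int1_K(u,v)\,w(u,v)\,dv .$$
The factor in front does not depend on $K$. Exchanging the two coordinates gives the same formula at $p_2$, with horizontal lines. $\square$

So Theorem A follows once we find, for all small $\varepsilon>0$, distinct convex bodies $K,K'\subset[-4,4]\times[-1,1]$ satisfying (1); there $s>0$ for small $\varepsilon$. Write
$$M(t;a,b)=M_\varepsilon(t;a,b)=\int_a^b\frac{dx}{(1+\varepsilon(t+x))^2}=\frac{b-a}{(1+\varepsilon(t+a))(1+\varepsilon(t+b))}.\tag{2}$$
Since $w$ is symmetric in $u$ and $v$, this is the signed $w$-mass both of $\{t\}\times[a,b]$ and of $[a,b]\times\{t\}$. For real arguments and small $\varepsilon$ it is additive in intervals, strictly increasing in $b$, strictly decreasing in $a$; and $M_0(t;a,b)=b-a$. For complex arguments the right-hand formula is the definition. For instance, the unit square $[0,1]^2$ has vertical $w$-mass $M(u;0,1)=1/\bigl((1+\varepsilon u)(1+\varepsilon(u+1))\bigr)$ at $u\in[0,1]$. All real points below satisfy $|u|,|v|\le5$, so $\frac12\le w\le2$ for $\varepsilon\le\frac1{100}$.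

## An unweighted pair built from rearranged profiles

At $\varepsilon=0$ condition (1) asks for ordinary equal chord lengths in two directions. We build such a pair whose boundaries can be followed as $\varepsilon$ grows. Fix
$$\lambda(\tau)=3-\tau-\tfrac18\tau^2 .$$
Then $\lambda'=-1-\tau/4$ and $\lambda''=-\frac14$. So $\lambda'<0$ on $[-2,2]$, and $|\lambda'|\ge\frac12$ on the complex disc
$$D=\{|\tau|<2\}.$$
(This letter no longer denotes the vector $D(u)$ of Lemma 2.) Also $\lambda(1)=\frac{15}8$ and $\lambda(-1)=\frac{31}8<4$. Let
$$K^0=\{|v|\le1,\ -\lambda(v)\le u\le\lambda(2|v|-1)\}$$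
and let $K^{0\prime}$ be its reflection in $u=0$. Horizontal chords agree by reflection. For vertical chords at $u=\lambda(\tau)$ with $\tau\in[-1,1]$: since $\lambda$ decreases, the section of $K^0$ is $\{2|v|-1\le\tau\}$, of length $\tau+1$, and the section of $K^{0\prime}$ is $\{-1\le v\le\tau\}$, also of length $\tau+1$. In other words, $\lambda(v)$ and $\lambda(2|v|-1)$ have superlevel sets of equal length on $[-1,1]$; one profile is monotone and the other is even.

For $\varepsilon>0$ the same pair fails. On the line at height $v$ the chords are $[-a,b]$ and $[-b,a]$ with $a=\lambda(v)$ and $b=\lambda(2|v|-1)$. By (2) their $w$-masses have the same numerator $a+b$ and the denominators $(1+\varepsilon v)^2\pm\varepsilon(1+\varepsilon v)(b-a)-\varepsilon^2ab$. At $v=0$ we have $a=3$ and $b=\frac{31}8$, and the two masses differ. So all boundaries must be corrected, and the plan is to do this by the implicit function theorem.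

We look for
$$K=\{|v|\le1,\ -\lambda(v)\le u\le R(v)\},\qquad K'=\{|v|\le1,\ -\ell(v)\le u\le\rho(v)\},\tag{3}$$
where $\lambda$ stays fixed and, at $\varepsilon=0$, $\rho=\lambda$ and $R=\ell=\lambda(2|v|-1)$. The vertical condition on the left will determine $\ell$ from $\lambda$. On the right, $R$ should increase up to a maximum and then decrease. We describe it by its superlevel sets $\{R\ge\rho(\tau)\}=[p_-(\tau),p_+(\tau)]$, that is, $R(p_\pm(\tau))=\rho(\tau)$. (The functions $p_\pm$ have nothing to do with the points $p_1,p_2$.) The three unknown functions $\rho,p_+,p_-$ face three equations: the vertical condition at $u=\rho(\tau)$, and the horizontal conditions at $v=p_+(\tau)$ and at $v=p_-(\tau)$.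

Two obstacles stand in the way of applying the implicit function theorem directly.

*Composition.* The horizontal conditions contain $\rho(p_\pm(\tau))$, with both $\rho$ and $p_\pm$ unknown. In $C^k$ spaces the map $(f,p)\mapsto f\circ p$ is not differentiable near the base point: its derivative in direction $h$ in the second variable would be $(f'\circ p)h$, which for $h=1$, $p=(\tau+1)/2$ and general $f\in C^k$ is only $C^{k-1}$. Moreover, nothing forces $p_\pm(1)=\pm1$ in advance, so we cannot confine the equations to $[-1,1]$. Both difficulties disappear for holomorphic functions on $D$: at $\varepsilon=0$ we have $p_\pm=\pm\frac{\tau+1}2$, which map $D$ into $\{|z|<\frac32\}$, strictly inside $D$, and there holomorphic functions are under control with all their derivatives.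

*One missing dimension.* The linearized system will reduce to $f-Pf=g$ with $Pf(\tau)=\frac12\bigl[f(\frac{\tau+1}2)+f(-\frac{\tau+1}2)\bigr]$. Constants satisfy $f=Pf$, so the solution is not unique. It need not exist either: substituting in each term,
$$\int_{-1}^1Pf\,d\tau=\int_0^1f(x)\,dx+\int_0^1f(-x)\,dx=\int_{-1}^1f\,d\tau,$$
so $\int_{-1}^1g=0$ is necessary. We remove the first defect by the normalization $f(1)=0$ and the second by an extra scalar unknown $c$, placed in the horizontal equations. Afterwards we must prove that $c=0$. The integral identity suggests the tool, namely comparison of total masses.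

## The left boundaries

**Step 1: construct $\ell$.** The purpose is a concave $\ell$ such that the sections at $u=-\lambda(\tau)$, which are $[-1,\tau]$ for $K$ and $\{\ell\ge\lambda(\tau)\}$ for $K'$, have equal $w$-mass. We keep the upper endpoint $\frac{\tau+1}2$ of the second section and solve for the lower one.

Let $e_+(v)=2v-1$, and let $e=e_-(\varepsilon,v)$ be the solution near $-2v-1$ of $F(\varepsilon,v,e)=0$, where
$$F(\varepsilon,v,e)=M\bigl(-\lambda(e);v,\tfrac{e+1}2\bigr)-M\bigl(-\lambda(e);-1,e\bigr).\tag{4}$$

*Existence.* For $|v|\le2$ and $|e|\le6$ we have $|\lambda(e)|\le3+6+4.5=13.5$, and the numbers $v,\frac{e+1}2,-1,e$ have modulus at most $6$. For $|\varepsilon|\le\frac1{40}$ the denominators in (4) do not vanish, since $19.5/40<1$. So $F$ is holomorphic near $\{|\varepsilon|\le\frac1{40},|v|\le2,|e|\le6\}$. Also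
$$F(0,v,e)=\tfrac{e+1}2-v-(e+1)=-\tfrac12(e+2v+1).$$
Let $0<\delta\le\frac12$. For $|v|\le2$ the disc $\Delta_{v,\delta}=\{|e+2v+1|<\delta\}$ lies in $|e|<6$. On its boundary $|F(0,v,e)|=\delta/2$, and $F(\varepsilon,\cdot)\to F(0,\cdot)$ uniformly as $\varepsilon\to0$. By Rouché's theorem there is $\varepsilon_\delta>0$ such that for $|\varepsilon|<\varepsilon_\delta$ and all $|v|\le2$ the function $F(\varepsilon,v,\cdot)$ has exactly one zero in $\Delta_{v,\delta}$ and none on its boundary. With $\delta=\frac12$ this zero is
$$e_-(\varepsilon,v)=\frac1{2\pi i}\oint_{|e+2v+1|=1/2}\frac{e\,\partial_eF(\varepsilon,v,e)}{F(\varepsilon,v,e)}\,de .$$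
Substituting $e=-2v-1+\frac12e^{i\vartheta}$ (here $e^{i\vartheta}$ is the exponential) turns this into an integral over a fixed interval, with integrand holomorphic in $(\varepsilon,v)$. So $e_-$ is holomorphic in $(\varepsilon,v)$ for $|\varepsilon|<\varepsilon_{1/2}$, $|v|<2$.

We record its properties. It is bounded, since $|e_-|\le\frac{11}2$. The coefficients of $F$ are real, so uniqueness gives $e_-(\bar\varepsilon,\bar v)=\overline{e_-(\varepsilon,v)}$; in particular $e_-$ is real for real $(\varepsilon,v)$. For $|\varepsilon|<\varepsilon_\delta$, with $\varepsilon_\delta\le\varepsilon_{1/2}$, the zero lies in $\Delta_{v,\delta}$, so $e_-(\varepsilon,v)\to-2v-1$ uniformly on $|v|\le2$. By Cauchy's estimates the convergence is in $C^2$ on compact subsets of $\{|v|<2\}$. Finally, $(v,e)=(-1,1)$ makes the two terms of (4) identical, and $(v,e)=(0,-1)$ makes both intervals degenerate. So these pairs solve $F=0$ for every $\varepsilon$, and by uniqueness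
$$e_-(\varepsilon,-1)=1,\qquad e_-(\varepsilon,0)=-1.\tag{5}$$

*The function $\ell$.* For small real $\varepsilon$ let
$$\ell(v)=\lambda(e_+(v))\ \text{ on }[0,1],\qquad\ell(v)=\lambda(e_-(\varepsilon,v))\ \text{ on }[-1,0].$$
By (5) it is continuous, with $\ell(0)=\lambda(-1)$ and $\ell(\pm1)=\lambda(1)$. Since $\partial_ve_-$ is near $-2$, $e_+'=2$ and $\lambda'<0$, $\ell$ increases on $[-1,0]$ and decreases on $[0,1]$. On each half
$$\ell''=\lambda''(e_\pm)(e_\pm')^2+\lambda'(e_\pm)e_\pm''$$
is uniformly close to $4\lambda''=-1$. So $\ell$ is concave on each half. Its one-sided slopes at $0$ are $\ge0$ on the left and $\le0$ on the right, so $\ell$ is concave on $[-1,1]$.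

*Its superlevel sets.* By (5), $e_-(\varepsilon,\cdot)$ maps $[-1,0]$ decreasingly onto $[-1,1]$. Let $q_-:[-1,1]\to[-1,0]$ be its inverse. For $\tau\in[-1,1]$ and $v\ge0$, $\ell(v)\ge\lambda(\tau)$ means $2v-1\le\tau$. For $v\le0$ it means $e_-(\varepsilon,v)\le\tau$, that is, $v\ge q_-(\tau)$. Hence
$$\{v\in[-1,1]:\ell(v)\ge\lambda(\tau)\}=\bigl[q_-(\tau),\tfrac{\tau+1}2\bigr],\tag{6}$$
and $F(\varepsilon,q_-(\tau),\tau)=0$ says
$$M\bigl(-\lambda(\tau);q_-(\tau),\tfrac{\tau+1}2\bigr)=M(-\lambda(\tau);-1,\tau),\qquad\tau\in[-1,1].\tag{7}$$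

## The implicit function theorem for the right boundaries

**Step 2: the spaces.** We need Banach spaces of holomorphic functions closed under products. Let $H$ be the space of holomorphic $f$ on $D$ with $f$ and $f'$ bounded, with norm $\|f\|=\sup_D|f|+\sup_D|f'|$. For example, polynomials lie in $H$; the function $(2-\tau)\log(2-\tau)$ is bounded on $D$ but does not lie in $H$, because its derivative $-\log(2-\tau)-1$ is unbounded near $\tau=2$. The space $H$ is complete, and
$$\|fg\|\le\sup|f|\sup|g|+\sup|f'|\sup|g|+\sup|f|\sup|g'|\le\|f\|\,\|g\|,$$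
so it is a complex Banach algebra. Let
$$\mathcal X=\{f\in H:f(\bar z)=\overline{f(z)}\},\quad\mathcal X_0=\{f\in\mathcal X:f(1)=0\},\quad H_0=\{f\in H:f(1)=0\}.$$
Here $\mathcal X$ is a real Banach algebra. If $f(1)=0$, integration along the segment from $1$ to $z$ gives $|f(z)|\le3\sup_D|f'|$. So on $H_0$ and $\mathcal X_0$ the expression $\sup_D|f'|$ is an equivalent norm.

**Step 3: the equations.** The unknowns are $f$ (with $\rho=\lambda+f$), $p_+$, $p_-$ and the scalar $c$, near $f=0$, $p_\pm=p_\pm^0:=\pm\frac{\tau+1}2$, $c=0$. Note that $|p_\pm^0|<\frac32$ on $D$. Put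
$$\Phi_0(\tau)=M\bigl(\rho(\tau);p_-(\tau),p_+(\tau)\bigr)-M\bigl(\rho(\tau);-1,\tau\bigr),$$
$$\Phi_\pm(\tau)=M\bigl(p_\pm;-\lambda(p_\pm),\rho(\tau)\bigr)-M\bigl(p_\pm;-\lambda(e_\pm(p_\pm)),\rho(p_\pm)\bigr)-c,\qquad p_\pm=p_\pm(\tau),$$
where $e_-(p_-)$ means $e_-(\varepsilon,p_-)$. The equation $\Phi_0=0$ is the vertical condition at $u=\rho(\tau)$. The equations $\Phi_\pm=0$ are the horizontal conditions at $v=p_\pm(\tau)$, up to the constant $c$: there the chord of $K$ ends on the right at $R(v)=\rho(\tau)$, and that of $K'$ ends at $\rho(v)$.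

**Step 4: $\Phi$ is analytic.** We show that $\Phi=(\Phi_0,\Phi_+,\Phi_-)$ is an analytic map from a neighborhood of $(0;0,p_+^0,p_-^0,0)$ in $\mathbb C\times H_0\times H^2\times\mathbb C$ (variables $\varepsilon;f,p_+,p_-,c$) into $H^3$. Analytic means locally given by a convergent power series. Bounded linear and bilinear maps, inversion in a Banach algebra, and compositions of analytic maps are analytic.

The point is composition. Let $\Gamma=\{|\zeta|=\frac74\}$ and $U=\{p\in H:\sup_D|p|<\frac{13}8\}$, an open set containing $p_\pm^0$. For $p\in U$ the function $\zeta\mapsto\zeta-p$ is an element of the Banach algebra $C(\Gamma,H)$, and it depends on $p$ by a continuous affine map. On $D$ we have $|\zeta-p|\ge\frac74-\frac{13}8=\frac18$. So $(\zeta-p)^{-1}$ and its derivative $p'(\zeta-p)^{-2}$ are bounded, and $\zeta-p$ is invertible in $H$ for each $\zeta$. Inversion in $H$ is continuous, so the inverse depends continuously on $\zeta$ and $\zeta-p$ is invertible in $C(\Gamma,H)$. Inversion there is analytic. Hence $p\mapsto(\zeta-p)^{-1}$ is analytic from $U$ to $C(\Gamma,H)$.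

The map
$$(g,S)\mapsto\frac1{2\pi i}\oint_\Gamma g(\zeta)S(\zeta)\,d\zeta,\qquad C(\Gamma)\times C(\Gamma,H)\to H,$$
is bounded and bilinear. For $g$ holomorphic on $D$ and $S=(\zeta-p)^{-1}$ its value is $g\circ p$: evaluate at $\tau\in D$ and apply Cauchy's formula, since $p(\tau)$ lies inside $\Gamma$. The restriction $f\mapsto f|_\Gamma$ is bounded and linear from $H$ to $C(\Gamma)$. The map $\varepsilon\mapsto e_-(\varepsilon,\cdot)|_\Gamma$ is analytic into $C(\Gamma)$ near $0$: since $e_-$ is bounded and holomorphic in $(\varepsilon,v)$, Cauchy's estimates bound its Taylor coefficients in $\varepsilon$ uniformly in $v\in\Gamma$ by a geometric sequence, so the series converges uniformly on $\Gamma$. Therefore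
$$(f,p)\mapsto f\circ p\qquad\text{and}\qquad(\varepsilon,p)\mapsto e_-(\varepsilon,p)$$
are analytic into $H$. Everything else in $\Phi$ consists of sums, products, the polynomial $\lambda$, and inverses of elements $1+\varepsilon(\cdot)$ as in (2). These elements equal $1$ at $\varepsilon=0$, so they are invertible nearby. All these operations are analytic.

For real $\varepsilon$, $c$ and $f,p_\pm\in\mathcal X$, all expressions lie in $\mathcal X$. So $\Phi$ restricts to a $C^1$ map from a neighborhood in $\mathbb R\times\mathcal X_0\times\mathcal X^2\times\mathbb R$ into $\mathcal X^3$.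

**Step 5: the base point solves $\Phi=0$ at $\varepsilon=0$.** Since $M_0(t;a,b)=b-a$ and $e_\pm(v)=\pm2v-1$ at $\varepsilon=0$, we have there
$$\Phi_0=p_+-p_--(\tau+1),\qquad\Phi_\pm=\rho(\tau)+\lambda(p_\pm)-\rho(p_\pm)-\lambda(\pm2p_\pm-1)-c.\tag{8}$$
Now $p_+^0-p_-^0=\tau+1$ and $e_\pm(p_\pm^0)=\tau$. So $\Phi_0=0$ and $\Phi_\pm=[\lambda(\tau)+\lambda(p_\pm^0)]-[\lambda(p_\pm^0)+\lambda(\tau)]=0$.

**Step 6: the derivative is an isomorphism.** We show that the partial derivative of $\Phi$ in $(f,p_+,p_-,c)$ at the base point is an isomorphism $\mathcal X_0\times\mathcal X^2\times\mathbb R\to\mathcal X^3$. Differentiate (8) in direction $(f,h_+,h_-,\gamma)$. In $\Phi_\pm$ the term $\lambda(p_\pm)$ contributes $\lambda'(p^0_\pm)h_\pm$, the term $-\rho(p_\pm)$ contributes $-f\circ p^0_\pm-\lambda'(p_\pm^0)h_\pm$, and the two multiples of $h_\pm$ cancel. The last composition contributes $\mp2\lambda'(\tau)h_\pm$. So the derivative is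
$$h_+-h_-,\qquad f-f\circ p_\pm^0\mp2\lambda'h_\pm-\gamma .$$
Let right-hand sides $g_0,g_+,g_-\in\mathcal X$ be given. The first equation says $h_+=h_-+g_0$. With this, half the sum of the other two equations is
$$f-Pf-\gamma=g:=\tfrac12(g_++g_-)+\lambda'g_0,\qquad Pf(\tau)=\tfrac12\bigl[f(\tfrac{\tau+1}2)+f(-\tfrac{\tau+1}2)\bigr].\tag{9}$$
Here
$$(Pf)'(\tau)=\tfrac14\bigl[f'(\tfrac{\tau+1}2)-f'(-\tfrac{\tau+1}2)\bigr],\qquad\text{so}\quad\sup_D|(Pf)'|\le\tfrac12\sup_D|f'| .$$
Hence $Qf=Pf-Pf(1)$ maps $\mathcal X_0$ to itself with norm at most $\frac12$ for the norm $\sup_D|f'|$, and $I-Q$ is invertible on $\mathcal X_0$ by the Neumann series. At $\tau=1$, where $f(1)=0$, equation (9) gives $\gamma=-Pf(1)-g(1)$. With this value of $\gamma$, (9) is equivalent to $f-Qf=g-g(1)$, whose right side lies in $\mathcal X_0$. So $(f,\gamma)$ exists and is unique.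

The "$-$" equation $f-f\circ p_-^0+2\lambda'h_--\gamma=g_-$ holds if and only if
$$h_-=\frac{g_--f+f\circ p_-^0+\gamma}{2\lambda'},$$
which lies in $\mathcal X$ because $|\lambda'|\ge\frac12$ on $D$. The "$+$" equation then follows, since its half sum with the "$-$" equation is (9). So the derivative is a bounded bijection, and an isomorphism by the open mapping theorem.

(Integrating (9) over $[-1,1]$ and using $\int_{-1}^1Pf=\int_{-1}^1f$ gives $\gamma=-\frac12\int_{-1}^1g$. So without the unknown $c$ the right-hand sides with $\int_{-1}^1g\ne0$ would be out of reach.)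

By the implicit function theorem, for all small $\varepsilon>0$ there is a solution $(\rho,p_+,p_-,c)$ of $\Phi=0$ with
$$\rho(1)=\lambda(1)=:u_1,$$
and as $\varepsilon\to0$ it converges in norm to $(\lambda,p_+^0,p_-^0,0)$. By Cauchy's estimates $\rho,p_\pm$ converge in $C^2([-1,\frac32])$. From now on $\varepsilon>0$ is small and all arguments are real.

## The profile $R$ exists and is concave

**Step 7: $p_\pm(-1)=0$.** The two branches of $R$ must meet at $v=0$, where the formula for $\ell$ changes. From $\Phi_0(-1)=0$ the mass of $[p_-(-1),p_+(-1)]$ is zero, so $p_-(-1)=p_+(-1)=:m$, with $m\to0$. In $\Phi_+(-1)=0$ and $\Phi_-(-1)=0$ the first terms are both $M(m;-\lambda(m),\rho(-1))$ and the constants $c$ coincide. So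
$$M\bigl(m;-\lambda(e_+(m)),\rho(m)\bigr)=M\bigl(m;-\lambda(e_-(\varepsilon,m)),\rho(m)\bigr),$$
and $\lambda(e_+(m))=\lambda(e_-(\varepsilon,m))$ by strict monotonicity of $M$. Both $e_\pm(m)$ are near $-1$ and $\lambda$ is injective on $[-2,2]$, so $e_+(m)=e_-(\varepsilon,m)$. The function $v\mapsto2v-1-e_-(\varepsilon,v)$ has derivative near $4$ and vanishes at $v=0$ by (5). Hence $m=0$.

**Step 8: the function $R$.** Now we define $R$ from its superlevel sets. Uniformly on $[-1,\frac32]$ we have $p_\pm'\to\pm\frac12$, and $p_\pm(\frac32)\to\pm\frac54$. So $p_+$ and $p_-$ are strictly monotone on $[-1,\frac32]$ and start at $0$; the range of $p_+$ contains $[0,\frac98]$ and that of $p_-$ contains $[-\frac98,0]$. Define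
$$R=\rho\circ p_+^{-1}\ \text{ on }[0,\tfrac98],\qquad R=\rho\circ p_-^{-1}\ \text{ on }[-\tfrac98,0].$$
Both give $R(0)=\rho(-1)$. If $\tau=p_\pm^{-1}(v)$, then $p^0_\pm(\tau)$ is uniformly close to $v$, so $\tau$ is uniformly close to $\pm2v-1$. With $(p^{-1})'=1/p'$ and $(p^{-1})''=-p''/p'^3$, evaluated at $p^{-1}$, we see that $p_\pm^{-1}$ converges in $C^2$ to $\pm2v-1$. So on the two halves $R$ converges in $C^2$ to $\lambda(\pm2v-1)$. There $\pm2v-1\in[-1,\frac54]$, so the limit slopes satisfy $|2\lambda'(\pm2v-1)|\in[\frac32,\frac{21}8]$, and the second derivative of the limit is $4\lambda''=-1$. Hence, for small $\varepsilon$: $R'>0$ on the left half, $R'<0$ on the right half, $R''<0$ on each half, $R$ is concave on $[-\frac98,\frac98]$, and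
$$k\le|R'|\le C_1\quad\text{on each half, with }k=1,\ C_1=3.$$
Also $\rho$ is decreasing and concave on $[-1,\frac32]$, being $C^2$-close to $\lambda$.

Since $\rho$ decreases and $p_\pm$ are monotone, for $v\ge0$ the condition $R(v)\ge\rho(\tau)$ means $p_+^{-1}(v)\le\tau$, that is, $v\le p_+(\tau)$; similarly on the left. As $p_\pm(1)$ is close to $\pm1$, we get for $\tau\in[-1,1]$
$$\{v\in[-\tfrac98,\tfrac98]:R(v)\ge\rho(\tau)\}=[p_-(\tau),p_+(\tau)].\tag{10}$$
For $v\in[0,1]$ use $\Phi_+=0$ at $\tau=p_+^{-1}(v)$, where $\lambda(e_+(v))=\ell(v)$. For $v\in[-1,0]$ use $\Phi_-=0$ at $\tau=p_-^{-1}(v)$, where $\lambda(e_-(\varepsilon,v))=\ell(v)$. Together with $\Phi_0=0$ this reads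
$$M(v;-\lambda(v),R(v))=M(v;-\ell(v),\rho(v))+c,\qquad v\in[-1,1],\tag{11}$$
$$M(\rho(\tau);p_-(\tau),p_+(\tau))=M(\rho(\tau);-1,\tau),\qquad\tau\in[-1,1].\tag{12}$$

## Total mass forces $c=0$ and $p_\pm(1)=\pm1$

**Step 9.** Two defects could remain: the constant $c$, and sections $[p_-(\tau),p_+(\tau)]$ that stick out of $[-1,1]$. We show that for all small $\varepsilon$ both vanish. Write
$$p_+(1)=1+s_+,\qquad p_-(1)=-1+s_-,\qquad s_\pm\to0\text{ as }\varepsilon\to0.$$
Note that $R(1+s_+)=R(-1+s_-)=\rho(1)=u_1$. The idea is to bound $c$ from below linearly in $|s_+|$, and from above quadratically.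

(i) *The two displacements are comparable.* Equation (12) at $\tau=1$ says that $[-1+s_-,1+s_+]$ and $[-1,1]$ have the same mass on $u=u_1$. So
$$\int_1^{1+s_+}w(u_1,v)\,dv=\int_{-1}^{-1+s_-}w(u_1,v)\,dv,$$
and $\frac12\le w\le2$ gives $|s_-|\le4|s_+|$.

(ii) *Linear lower bound.* In (11) at $v=1$ we have $\ell(1)=\lambda(1)$, so $c=M(1;\rho(1),R(1))=\int_{\rho(1)}^{R(1)}w(u,1)\,du$. Since $\rho(1)=R(1+s_+)$,
$$|c|\ge\tfrac12|R(1)-R(1+s_+)|\ge\tfrac k2|s_+|.$$

(iii) *Quadratic upper bound.* Integrate (11) over $[-1,1]$. The left parts cancel: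
$$\int_{-1}^1M(v;-\lambda(v),0)\,dv=\int_{-1}^1M(v;-\ell(v),0)\,dv.\tag{13}$$
Indeed, the two sides are the $w$-masses of $\{|v|\le1,-\lambda(v)\le u\le0\}$ and $\{|v|\le1,-\ell(v)\le u\le0\}$, which we compute by vertical sections. For $u\in[-\lambda(1),0]$ both sections are $[-1,1]$, since $\lambda,\ell\ge\lambda(1)$ on $[-1,1]$. For $u=-\lambda(\tau)$, $\tau\in[-1,1]$, the sections are $[-1,\tau]$ and, by (6), $[q_-(\tau),\frac{\tau+1}2]$, of equal mass by (7). For $u<-\lambda(-1)$ both are empty. This proves (13). Cancel these masses, and subtract $\int_{-1}^1M(v;0,u_1)\,dv$ from both sides: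
$$2c=\int_{-1}^1M(v;u_1,R(v))\,dv-\int_{-1}^1M(v;u_1,\rho(v))\,dv,\tag{14}$$
where $M$ is negative wherever $R(v)<u_1$. Since $\rho\ge u_1$ on $[-1,1]$, the last integral is the $w$-mass of $\{|v|\le1,u_1\le u\le\rho(v)\}$. For $u\in[u_1,\rho(-1)]$ its vertical section is $[-1,\rho^{-1}(u)]$. By Fubini's theorem and (12) with $\tau=\rho^{-1}(u)$ it equals
$$\int_{u_1}^{\rho(-1)}M\bigl(u;-1,\rho^{-1}(u)\bigr)du=\int_{u_1}^{\rho(-1)}M\bigl(u;p_-(\rho^{-1}(u)),p_+(\rho^{-1}(u))\bigr)du .$$
By (10) the intervals on the right are the sections of $\{u_1\le u\le R(v)\}$, a region over $v\in[p_-(1),p_+(1)]$. So by Fubini again this is $\int_{-1+s_-}^{1+s_+}M(v;u_1,R(v))\,dv$. Inserting this into (14),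
$$2c=\Bigl(\int_{-1}^1-\int_{-1+s_-}^{1+s_+}\Bigr)M(v;u_1,R(v))\,dv=\int_{-1}^{-1+s_-}M(v;u_1,R(v))\,dv-\int_1^{1+s_+}M(v;u_1,R(v))\,dv .$$
Between $1$ and $1+s_+$ we have $|R-u_1|\le C_1|s_+|$, because $R(1+s_+)=u_1$. Between $-1$ and $-1+s_-$ we have $|R-u_1|\le C_1|s_-|$. So each integrand is small on a short interval, and with $w\le2$ and (i),
$$2|c|\le2C_1(s_+^2+s_-^2)\le34\,C_1s_+^2 .$$

From (ii) and (iii), $\frac k2|s_+|\le|c|\le17C_1s_+^2$. If $s_+\ne0$, then $|s_+|\ge k/(34C_1)=\frac1{102}$, which is impossible for small $\varepsilon$ since $s_+\to0$. So $s_+=0$, then $s_-=0$ by (i) and $c=0$ by (iii). In particular $p_\pm(1)=\pm1$ and $R(\pm1)=u_1$.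

## The two bodies

**Step 10: conclusion of the proof of Theorem A.** Let $K$ and $K'$ be given by (3). For small $\varepsilon$ the functions $\lambda,R,\ell,\rho$ are concave, positive and less than $4$ on $[-1,1]$. So $K$ and $K'$ are convex bodies in $[-4,4]\times[-1,1]$. We check (1).

*Horizontal lines.* For $v\in[-1,1]$ the masses agree by (11) with $c=0$. For $|v|>1$ both are $0$.

*Vertical lines.*

* For $-\lambda(1)\le u\le u_1$ both sections are $[-1,1]$: on $[-1,1]$ we have $\lambda,\ell\ge\lambda(1)$ and $\rho\ge u_1$, and $R\ge u_1$ by concavity and $R(\pm1)=u_1$.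
* For $u=\rho(\tau)$, $\tau\in[-1,1)$, the section of $K$ is $[p_-(\tau),p_+(\tau)]$ by (10). It lies in $[-1,1]$ because $p_\pm$ are monotone with $p_\pm(1)=\pm1$. The section of $K'$ is $[-1,\tau]$. The masses are equal by (12).
* For $u=-\lambda(\tau)$, $\tau\in[-1,1)$, the sections are $[-1,\tau]$ for $K$ and $[q_-(\tau),\frac{\tau+1}2]$ for $K'$. The masses are equal by (7).
* For $u>\rho(-1)=\max R=\max\rho$ or $u<-\lambda(-1)=-\max\lambda=-\max\ell$ both sections are empty.

So (1) holds. On the line $v=-1$ the left endpoint of $K$ is $-\lambda(-1)=-\frac{31}8$ and that of $K'$ is $-\ell(-1)=-\lambda(1)=-\frac{15}8$. Hence $K\ne K'$. By Lemma 2, $L=G(K)$ and $L'=G(K')$ have the properties claimed in Theorem A. $\square$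

Therefore both (a) and (b) are false.

## Undetermined bodies near every point off the line

We now prove Theorem C, by moving the examples to given positions with affine maps.

**Affine invariance.** The aim is to show that equality of X-rays is preserved. Let $A$ be an invertible affine map with linear part $A_0$. For finite $p$ and $\theta\in S^1$ we have $A(p+t\theta)=Ap+tA_0\theta$, so
$$X_{Ap}(AK)\bigl(A_0\theta/|A_0\theta|\bigr)=|A_0\theta|\,X_pK(\theta).$$
For the parallel X-ray in direction $\theta$, chord lengths on corresponding lines are multiplied by $|A_0\theta|$. The factors do not depend on $K$. So if two bodies have the same X-ray at $p$, finite or infinite, then their images have the same X-ray at $Ap$.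

**Both points finite.** Scale the pair of Theorem A by $\varepsilon$. The distinct bodies $\varepsilon L,\varepsilon L'$ have equal directed X-rays at $(0,1)$ and $(1,0)$. In the construction $L,L'\subset G([-4,4]\times[-1,1])$, which is bounded uniformly for small $\varepsilon$: there $|(u,v)|\le\sqrt{17}$, and $s\ge\frac9{10}$ for $\varepsilon\le\frac1{100}$. So $\varepsilon L,\varepsilon L'$ lie in a disc of radius $O(\varepsilon)$ about $(0,0)$. The points $p_1,p_2,z$ are not collinear, so there is an invertible affine map, independent of $\varepsilon$, sending $(0,1),(1,0),(0,0)$ to $p_1,p_2,z$. Apply it and let $\varepsilon\to0$.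

**Exactly one point finite.** Say $p_1$ is finite and $p_2$ is infinite. On $K_r$ and $K_r'$ we have $|y-2|\le2r$ and $|x|\le ry$, so these bodies shrink to $(0,2)$ as $r\to0$. Apply an affine map sending $(0,0)\mapsto p_1$, $(0,2)\mapsto z$, and the direction $(1,0)$ to the direction of $p_2$. It exists because $z$ is not on the line $p_1p_2$, so that $z-p_1$ and the direction of $p_2$ are linearly independent.

**Both points infinite.** The line $p_1p_2$ is the line at infinity, so $z$ is arbitrary. By affine invariance we may take the coordinate directions and $z=0$. Then the ellipses $E_r,E_r'$ of Proposition 1 are distinct with equal X-rays, and they shrink to $0$ as $r\to0$. $\square$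

Together with Theorem 5.4.3 this gives a dichotomy for $p_1\ne p_2$ in $\mathbb P^2$ and $z\in\mathbb E^2$. If $z$ lies on the line $p_1p_2$, every convex body containing $z$ meets that line and is therefore determined by its directed X-rays at $p_1$ and $p_2$. If $z$ lies off the line, there are undetermined convex bodies arbitrarily close to $z$. In particular, the hypothesis of Theorem 5.4.3 that the line meets $K$ cannot be dropped for any pair of distinct points of $\mathbb P^2$.
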